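\title{A separable reflexive space with a $C^\infty$-smooth bump and no equivalent $C^5$-smooth norm}

\begin{abstract}
We construct a separable reflexive Banach space $X$ with a $1$-unconditional basis and a continuous $4$-homogeneous polynomial $P$ on $X$ such that $c\|x\|^4\le P(x)\le\|x\|^4$ for some $c>0$, while $X$ has no equivalent $C^5$-smooth norm. Thus a separable space with a $C^\infty$-smooth bump function need not admit an equivalent $C^\infty$-smooth norm. The space is an $\ell_4$-sum of finite-dimensional lattices built from random configurations of points and lines. On each of them the fourth power of the norm is uniformly equivalent to a quartic $a(x_1^2,\dots,x_n^2)$, where the quadratic form $a$ has negative off-diagonal entries that no convex function with controlled fourth derivative can imitate.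
\end{abstract}

\section{Bumps and norms}\label{sec:intro}

Throughout, Banach spaces are real and derivatives are Fr\'echet derivatives. A \emph{bump} on a Banach space $X$ is a real function on $X$ that is not identically zero and has bounded support. A norm is called \emph{$C^m$-smooth} if it is of class $C^m$ on $X\setminus\{0\}$; no norm is differentiable at $0$. Both notions measure how smooth the space $X$ is, and one implies the other: if $N$ is an equivalent $C^\infty$-smooth norm and $\chi\in C^\infty(\mathbb R)$ has compact support and equals $1$ near $0$, then $\chi\circ N$ is a $C^\infty$-smooth bump. This paper concerns the converse.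

\medskip
\noindent\textbf{Question.} \emph{Let $X$ be a separable Banach space that admits a $C^\infty$-smooth bump. Must $X$ admit an equivalent $C^\infty$-smooth norm?}
\medskip

The first examples suggest that it must. In finite dimensions the Euclidean norm is available. In $\ell_2$ and $\ell_4$ a power of the norm is a continuous polynomial that is positive off $0$, so the bump and the smooth norm come from the same function. If $K$ is a metrizable compact space, which is the case in which $C(K)$ is separable, and $C(K)$ admits a $C^1$-smooth bump, then $C(K)$ admits an equivalent $C^\infty$-smooth norm; for non-metrizable $K$ this no longer holds in general (Haydon). So one may expect separability to be what is needed to turn a bump into a norm.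

What a bump lacks is convexity. Suppose, in the most favorable case, that the bump comes from a homogeneous polynomial $P$ comparable to a power of the norm. Then $\{P\le1\}$ is a bounded star-shaped neighborhood of $0$ with a smooth boundary, and a smooth norm asks for a \emph{convex} set of this kind. On each finite-dimensional subspace there is one, so an obstruction has to be quantitative: the bounds on the derivatives of a convex substitute must degenerate as the dimension grows. We show that this happens, and the answer to the question is negative.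

We say that a function is of class $C^{4,u}$ on an open set if it is $C^4$ and every point has a neighborhood on which the fourth derivative is uniformly continuous. In infinite dimensions, where balls are not compact, the second condition does not follow from continuity by the usual argument. Every $C^5$ function is $C^{4,u}$: its fifth derivative is continuous, hence bounded on small balls, so the fourth derivative is Lipschitz there. A \emph{continuous $4$-homogeneous polynomial} is a function $P(x)=A(x,x,x,x)$ with $A$ a bounded symmetric $4$-linear form; it is $C^\infty$. A basis $(e_i)$ is \emph{$1$-unconditional} if $\|\sum\pm a_ie_i\|=\|\sum a_ie_i\|$ for all choices of signs.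

\begin{theorem}\label{thm:main}
There is a separable reflexive Banach space $X$ with a $1$-unconditional basis such that:
\begin{enumerate}
\item[(i)] there are a continuous $4$-homogeneous polynomial $P$ on $X$ and a constant $C_0$ with $C_0^{-1}\|x\|^4\le P(x)\le\|x\|^4$ for all $x\in X$; in particular, $X$ admits a $C^\infty$-smooth bump;
\item[(ii)] there is no convex $C^{4,u}$ function $f\colon X\to\mathbb R$ with $f(x)\to\infty$ as $\|x\|\to\infty$; in particular, $X$ has no equivalent norm that is $C^5$, or $C^{4,u}$, on $X\setminus\{0\}$.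
\end{enumerate}
\end{theorem}

The best order of smoothness, up to $C^4$, of an equivalent norm on $X$ is not determined here.

The two statements ``in particular'' are quickly settled. If $\chi\in C^\infty(\mathbb R)$ has support in $[-1,1]$ and $\chi(0)=1$, then $\chi\circ P$ is $C^\infty$, equals $1$ at $0$, and vanishes for $\|x\|^4>C_0$. Next, let $N$ be an equivalent norm that is $C^{4,u}$ off $0$. To remove the singularity at $0$ and keep convexity, put $\phi(s)=0$ for $s\le1$ and $\phi(s)=\int_1^s\int_1^u e^{-1/(w-1)}\,dw\,du$ for $s>1$. This function is $C^\infty$, convex, nondecreasing and tends to $\infty$, so $\phi\circ N$ is convex and tends to $\infty$ with $\|x\|$. It vanishes on the neighborhood $\{N<1\}$ of $0$. Near any point $x\ne0$, the chain rule expresses $D^4(\phi\circ N)$ as a sum of products of the functions $\phi^{(j)}(N)$ and $D^jN$, $1\le j\le4$. On a small ball these are bounded and uniformly continuous: $D^4N$ by assumption, and $N$, $DN$, $D^2N$, $D^3N$ because their derivatives are bounded there. Hence $\phi\circ N$ is $C^{4,u}$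 on $X$, against the first part of (ii).

Section~\ref{sec:model} shows the obstruction for quartic polynomials, where it is a counting inequality. Sections~\ref{sec:random} and~\ref{sec:monotone} produce quadratic forms that violate this inequality by an unbounded factor, and Section~\ref{sec:space} assembles $X$ and proves (i). Section~\ref{sec:key} extends the obstruction from quartics to convex functions with controlled fourth derivative on the finite-dimensional blocks, and Section~\ref{sec:final} passes from the blocks to $X$.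

\medskip
\noindent\textbf{Notation.} In $\mathbb R^n$, the order, $|x|$, $x^\pm$ and $x^2$ are taken coordinatewise; $|x|_2$ is the Euclidean norm, $[n]=\{1,\dots,n\}$, $\mathbf 1_S$ is the indicator vector of $S\subset[n]$, and $\mathbf 1=\mathbf 1_{[n]}$. A \emph{lattice norm} is a norm with $\|x\|\le\|y\|$ whenever $|x|\le|y|$. The norm of a $j$-linear form is its supremum over $j$-tuples of vectors of norm at most $1$.

\section{Quartics in the squares of the coordinates}\label{sec:model}

We look for spaces whose norm, raised to the fourth power, is comparable to $a(x^2)$ for a quadratic form $a$. A lattice norm is monotone in $|x|$, so $a$ must be monotone on the positive cone up to a constant. This is also sufficient. Call a positive definite quadratic form $a$ on $\mathbb R^n$ \emph{$C$-monotone} if $a(x)\le C\,a(z)$ whenever $z\ge0$ and $|x|\le z$.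

\begin{lemma}\label{lem:norm}
Let $a$ be $C$-monotone. Put $\|z\|_F=\sup\{a(x)^{1/2}:|x|\le|z|\}$ and $\|x\|_E=\|x^2\|_F^{1/2}$. These are lattice norms on $\mathbb R^n$, and
\begin{equation}\label{eq:equiv}
a(x^2)\le\|x\|_E^4\le C\,a(x^2)\qquad(x\in\mathbb R^n).
\end{equation}
\end{lemma}

\begin{proof}
Both functions are homogeneous, monotone in the modulus of the argument, and positive off $0$. If $|x|\le|z+w|$, then $|x|\le|z|+|w|$, and splitting each $x_i$ in the ratio $|z_i|:|w_i|$ gives $x=x'+x''$ with $|x'|\le|z|$, $|x''|\le|w|$. Since $a^{1/2}$ is a norm, $a(x)^{1/2}\le\|z\|_F+\|w\|_F$, which is the triangle inequality for $\|\cdot\|_F$. For $x,y\neq0$ and $\lambda>0$ we have $(x+y)^2\le(1+\lambda)x^2+(1+\lambda^{-1})y^2$ coordinatewise, hence $\|x+y\|_E^2\le(1+\lambda)\|x\|_E^2+(1+\lambda^{-1})\|y\|_E^2$, and $\lambda=\|y\|_E/\|x\|_E$ turns the right side into $(\|x\|_E+\|y\|_E)^2$. Finally, $a(z)\le\|z\|_F^2\le C\,a(z)$ for $z\ge0$ by the definitions; take $z=x^2$.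
\end{proof}

If the matrix of $a$ has nonnegative entries, then $a$ is $1$-monotone, $\|x\|_E^4=a(x^2)$ is itself a polynomial, and the norm is $C^\infty$-smooth; the identity matrix gives $\ell_4^n$. A counterexample therefore needs negative entries, and convexity forbids them. Indeed, let $g(x)=b(x^2)=\sum_{i,j}B_{ij}x_i^2x_j^2$ with $B$ symmetric. Then
\begin{equation}\label{eq:quarticder}
\partial_{ii}g(x)=4\sum_jB_{ij}x_j^2+8B_{ii}x_i^2,\qquad\partial_{iijj}g=8B_{ij}\quad(i\ne j).
\end{equation}
If $g$ is convex, then $\partial_{ii}g\ge0$ everywhere, and evaluating at $x=e_j$ gives $B_{ij}\ge0$ for all $i,j$.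

One negative entry proves little, since we may change $a$ by a constant factor. We need a test that forms with nonnegative entries pass and that is stable under equivalence. Let $\mathcal L$ be a family of subsets of $[n]$, called lines, such that every point lies on exactly $r$ lines and two distinct points lie on at most one common line. If $B$ has nonnegative entries, then
\begin{equation}\label{eq:count}
\sum_{L\in\mathcal L}b(\mathbf 1_L)\le b(\mathbf 1)+(r-1)\sum_ib(e_i),
\end{equation}
because the left side counts each diagonal entry $B_{ii}=b(e_i)$ exactly $r$ times and each off-diagonal entry at most once, while $b(\mathbf 1)$ counts every entry once. So if a convex quartic $b(x^2)$ satisfies $\eta\,a(x^2)\le b(x^2)\le M\,a(x^2)$, then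
\begin{equation}\label{eq:ratio}
\frac M\eta\ \ge\ \frac{\sum_La(\mathbf 1_L)}{a(\mathbf 1)+(r-1)\sum_ia(e_i)}.
\end{equation}

\begin{example}\label{ex:grid}
Place the points $1,2$ in the first row and $3,4$ in the second row of a $2\times2$ grid, and take as lines the rows $\{1,2\},\{3,4\}$ and the columns $\{1,3\},\{2,4\}$, so $r=2$. Let $W(z)$ be the sum over the four lines of the squared deviation of $\sum_{i\in L}z_i$ from its mean value $\frac12(z_1+\dots+z_4)$. Expanding,
\[
W(z)=\tfrac12(z_1+z_2-z_3-z_4)^2+\tfrac12(z_1+z_3-z_2-z_4)^2=(z_1-z_4)^2+(z_2-z_3)^2 ,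
\]
so the negative entries sit at the pairs that lie on no common line. The form $W$ is far from monotone, since $W(\mathbf 1)=0$ and $W(\mathbf 1_L)=2$. The corrected form $a(z)=W(z)+|z|_2^2$ is $3$-monotone, because $a(x)\le3|x|_2^2\le3|z|_2^2\le3a(z)$ for $|x|\le z$. Here $a(\mathbf 1_L)=4$, $a(\mathbf 1)=4$ and $a(e_i)=2$, so \eqref{eq:ratio} reads $M/\eta\ge16/12$: a convex quartic $b(x^2)$ cannot approximate $a(x^2)$ better than within the factor $4/3$.
\end{example}

The task is to make the ratio in \eqref{eq:ratio} unbounded while the constant of monotonicity stays bounded. We keep the recipe of the example and take $r$ partitions of $n=qk$ points into $q$ lines of about $k$ points each, with $q$ much larger than $r$ and $k$. Then $W(\mathbf 1_L)$ is about $k^2$, so the numerator in \eqref{eq:ratio} is of order $rqk^2$. The correction that restores monotonicity will raise $a(\mathbf 1)$ to the order $\Lambda qk^2$ and $a(e_i)$ to the order $\Lambda r$, where $\Lambda$ is the weight of the correction. The denominator is then of order $\Lambda(qk^2+r^2qk)$;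 its terms balance for $k=r^2$, and the ratio is of order $r/\Lambda$. Everything depends on achieving monotonicity with $\Lambda$ much smaller than $r$. Random partitions allow $\Lambda=O(\log^3r)$.

\section{Random lines}\label{sec:random}

Let $r\ge8$ be an integer and
\[
k=r^2,\qquad\Lambda_0=\log(ek),\qquad J=\lceil\log_2(k\sqrt r)\rceil,\qquad\Lambda=J^2\Lambda_0 .
\]
Then $\Lambda\ge\Lambda_0\ge1$ and $\Lambda=O(\log^3r)$. For $q\in\mathbb N$ let $n=qk$. Given colorings $f_1,\dots,f_r\colon[n]\to[q]$, the $rq$ sets $L_{s,y}=\{i:f_s(i)=y\}$, regarded as an indexed family, are the \emph{lines}. Each point lies on exactly $r$ lines. For $x\in\mathbb R^n$ put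
\[
x(L)=\sum_{i\in L}x_i,\qquad\bar x=\frac1q\sum_ix_i,\qquad W(x)=\sum_L\bigl(x(L)-\bar x\bigr)^2 .
\]
Thus $\bar x$ is the average of $x(L)$ over the lines of any one coloring, and expanding the square for each coloring gives
\begin{equation}\label{eq:W}
W(x)=\sum_Lx(L)^2-rq\,\bar x^2 .
\end{equation}

To prove monotonicity we must bound $W(x)$ from above for all $0\le x\le z$. After a decomposition into level sets this is a bound on the deviations $|S\cap L|-|S|/q$ for all sets $S$ at once. Such a bound cannot cover sets that are unions of lines, for which $W(\mathbf 1_S)$ is of order $k|S|$; these large values are the ones that fill the numerator of \eqref{eq:ratio}. It does hold when each deviation is truncated at a multiple of the mean, and this is property (E1) below. The lines on which the truncation is active will be paid for by $W(z)$.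

\begin{lemma}\label{lem:config}
For each $r\ge8$ there is $q_0(r)$ such that for all $q\ge q_0(r)$ there are colorings with the following properties.
\begin{enumerate}
\item[(E1)] For all $h=2^j$ with $1\le j\le J$ and all $S\subset[n]$ with $|S|\le qh$,
\[
\sum_L\min\Bigl\{\Bigl(|S\cap L|-\frac{|S|}q\Bigr)^2,\,16h^2\Bigr\}\le140\Lambda_0\bigl(r|S|+qh^2\bigr).
\]
\item[(E2)] At most $2k^2r^2$ ordered pairs $(i,j)$, $i\ne j$, lie on two or more common lines.
\item[(E3)] $W(\mathbf 1)=\sum_L(|L|-k)^2\le4rn$.
\end{enumerate}
\end{lemma}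

Property (E2) replaces the condition that two points lie on at most one line: the number of exceptions does not grow with $q$. For (E1) we take a union bound over roughly $e^{qh\Lambda_0}$ sets $S$, so we need an exponential moment. The square of a Poisson variable has none; its truncation has one at the scale $1/h$.

\begin{lemma}\label{lem:poisson}
Let $0<\mu\le h$, let $Y$ be a Poisson variable with mean $\mu$, and put $T=\min\{(Y-\mu)^2,16h^2\}$ and $\theta=1/(28h)$. Then $\mathbb E\,e^{\theta T}\le1+10\theta\mu$.
\end{lemma}

\begin{proof}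
Since $e^s-1\le se^s$, it suffices to show $\mathbb E[Te^{\theta T}]\le10\mu$.

Let $\mu<1$. From $T\le4h|Y-\mu|$ we get $\theta T\le|Y-\mu|/7$. Put $b=e^{1/7}<1.16$. The event $Y=0$ contributes at most $\mu^2b\le1.2\mu$. For $Y\ge1$ we have $|Y-\mu|\le Y$, and the contribution is at most
\[
\sum_{y\ge1}y^2b^y\frac{\mu^y}{y!}\le\mu\sum_{y\ge1}\frac{y^2b^y}{y!}=\mu(b^2+b)e^b\le8\mu .
\]

Let $\mu\ge1$. We first show that for $u>0$
\begin{equation}\label{eq:bern}
\mathbb P(|Y-\mu|\ge u)\le2\exp\Bigl(-\frac{u^2}{2(\mu+u/3)}\Bigr).
\end{equation}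
Recall that $\log\mathbb E\,e^{\lambda(Y-\mu)}=\mu(e^\lambda-1-\lambda)$ for real $\lambda$. For $0<\lambda<3$, the inequality $j!\ge2\cdot3^{j-2}$ gives $e^\lambda-1-\lambda\le\lambda^2/(2(1-\lambda/3))$. Markov's inequality for $e^{\lambda(Y-\mu)}$ with $\lambda=u/(\mu+u/3)$, for which $1-\lambda/3=\mu/(\mu+u/3)$, bounds the upper tail by $\exp(-u^2/(2(\mu+u/3)))$. For the lower tail, $e^{-\lambda}-1+\lambda\le\lambda^2/2$ and $\lambda=u/\mu$ give the smaller bound $\exp(-u^2/(2\mu))$. This proves \eqref{eq:bern}. For $u=\sqrt v\le4h$ we have $\mu+u/3\le7h/3$, so $\mathbb P(T\ge v)\le2e^{-3v/(14h)}$ for $0<v\le16h^2$; for larger $v$ the probability is $0$, and this is where the truncation is used. Hence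
\[
\mathbb E\,e^{2\theta T}=1+\int_0^\infty\frac{e^{v/(14h)}}{14h}\,\mathbb P(T\ge v)\,dv\le1+\int_0^\infty\frac{2e^{-2v/(14h)}}{14h}\,dv=2 .
\]
The fourth central moment of $Y$ is $\mu+3\mu^2\le4\mu^2$, so by the Cauchy--Schwarz inequality $\mathbb E[Te^{\theta T}]\le2\mu\sqrt2\le3\mu$.
\end{proof}

\begin{proof}[Proof of Lemma~\ref{lem:config}]
Choose all values $f_s(i)$ independently and uniformly in $[q]$. We show that (E2) and (E3) each fail with probability at most $\frac14$, and (E1) with probability tending to $0$ as $q\to\infty$.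

Each $|L|$ is binomial with mean $k$ and variance at most $k$, so $\mathbb E\,W(\mathbf 1)\le rqk=rn$, and Markov's inequality gives the claim for (E3). A given pair has equal colors in two given colorings with probability $q^{-2}$, so the expected number of pairs in (E2) is at most $n^2\binom r2q^{-2}\le k^2r^2/2$, and Markov's inequality applies again.

For (E1), the case $S=\emptyset$ is trivial. Fix $h=2^j$ and $S$ with $1\le|S|=m\le qh$, and put $\mu=m/q\le h$, $\theta=1/(28h)$. For fixed $s$ the vector $(|S\cap L_{s,y}|)_{y\in[q]}$ is multinomial: it has the law of $q$ independent Poisson variables with mean $\mu$ conditioned on having sum $m$. The sum is Poisson with mean $m$, so the conditioning event has probability $m^me^{-m}/m!\ge1/(e\sqrt m)$; here $m!\le e\sqrt m\,(m/e)^m$, because $\log m!-\frac12\log m$ is the trapezoidal sum for $\int_1^m\log x\,dx$ and $\log$ is concave. The expectation of a nonnegative function of the multinomial vector is thus at most $e\sqrt m$ times its expectation for independent Poisson variables. Let $Z$ be the left side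 in (E1). By independence over $s$ and Lemma~\ref{lem:poisson},
\[
\mathbb E\,e^{\theta Z}\le(e\sqrt m)^r(1+10\theta\mu)^{rq}\le(e\sqrt n)^re^{10\theta rm},
\]
and by Markov's inequality (E1) fails for $(S,h)$ with probability at most
\[
(e\sqrt n)^r\exp\bigl(10\theta rm-140\theta\Lambda_0rm-140\theta\Lambda_0qh^2\bigr)\le(e\sqrt n)^re^{-5\Lambda_0qh}.
\]
The number of sets of size $m$ is at most $(en/m)^m$. If $m\ge q$, then $m\log(en/m)\le m\log(en/q)=m\Lambda_0$. If $m<q$, then $m\log(en/m)\le q\Lambda_0$, since $u\mapsto u\log(en/u)$ increases on $(0,n]$. As $m\le qh$ and $q\le qh/2$, the number of sets is at most $e^{(m+q)\Lambda_0}\le e^{1.5\Lambda_0qh}$. Summing over $S$, then over $m\le n$ and $j\le J$, and using $3.5\Lambda_0h\ge7$, we find that (E1) fails with probability at most $nJ(e\sqrt n)^re^{-7q}$, which tends to $0$ as $q\to\infty$ for fixed $r$.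
\end{proof}

From now on such colorings are fixed for all $r\ge8$ and $q\ge q_0(r)$.

\section{An almost monotone quadratic form}\label{sec:monotone}

The right side of (E1) indicates how to correct $W$. Define the positive definite form
\[
a(z)=W(z)+\Lambda\bigl(r|z|_2^2+q\bar z^2\bigr).
\]
The term $r|z|_2^2$ is the noise level: for fixed $x$ and random colorings, $\mathbb E\,W(x)=r(1-1/q)|x|_2^2$. The term $q\bar z^2$, which equals $qk^2$ at $z=\mathbf 1$, cannot be omitted: if the lines of one coloring have $k$ points each and $x\le\mathbf 1$ is the indicator of the union of half of them, then $W(x)\ge qk^2/4$, whereas $W(\mathbf 1)+\Lambda r|\mathbf 1|_2^2\le 5\Lambda rqk$ is smaller by a factor of order $r/\Lambda$. By \eqref{eq:W}, the entry of $a$ at $i\ne j$ is the number of lines through $i$ and $j$ minus $(r-\Lambda)/q$. It is negative for pairs on no common line as soon as $r>\Lambda$.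

\begin{proposition}\label{prop:mono}
The form $a$ is $C_0$-monotone with $C_0=6801$, for all $r\ge8$ and $q\ge q_0(r)$.
\end{proposition}

\begin{proof}
It suffices to show $W(x)\le1700\,a(z)$ for $0\le x\le z$. Indeed, for $|x|\le z$ we have $W(x)\le2W(x^+)+2W(x^-)$, $|x|_2\le|z|_2$ and $|\bar x|\le\bar z$, so $a(x)\le4\cdot1700\,a(z)+a(z)$.

Let $0\le x\le z$, $z\ne0$, and scale so that $\bar z=1$; then $0\le\bar x\le1$.

\emph{Heavy lines.} If $z(L)>4$, then $x(L)$ and $\bar x$ lie in $[0,z(L)]$ and $z(L)-1\ge\frac34z(L)$, so $(x(L)-\bar x)^2\le z(L)^2\le\frac{16}9(z(L)-\bar z)^2$. These lines contribute at most $\frac{16}9W(z)$ to $W(x)$.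

\emph{Light lines.} Let $\mathcal G=\{L:z(L)\le4\}$, so that $x(L)\le4$ on $\mathcal G$. Split $x$ by the size of its coordinates, $x=x^{\mathrm b}+x^{\mathrm s}+\sum_{j=1}^Jx^j$, where $x^{\mathrm b}$ collects the coordinates with $x_i\ge1$, $x^{\mathrm s}$ those with $x_i<2^{-J}$, and $x^j$ those with $2^{-j}\le x_i<2^{1-j}$.

For the big coordinates, use $(\alpha-\beta)^2\le\alpha^2+\beta^2$ for $\alpha,\beta\ge0$, then $x^{\mathrm b}(L)\le4$ on $\mathcal G$ and $\overline{x^{\mathrm b}}\le1$, and finally $x_i\le x_i^2$ for $x_i\ge1$: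
\[
\sum_{\mathcal G}\bigl(x^{\mathrm b}(L)-\overline{x^{\mathrm b}}\bigr)^2\le4\sum_Lx^{\mathrm b}(L)+rq\,\overline{x^{\mathrm b}}=5r\sum_ix_i^{\mathrm b}\le5r|x|_2^2 .
\]
For the small coordinates, \eqref{eq:W}, (E3) and $4^J\ge k^2r$, which is the reason for the choice of $J$, give
\[
W(x^{\mathrm s})\le\sum_Lx^{\mathrm s}(L)^2\le4^{-J}\sum_L|L|^2=4^{-J}\bigl(W(\mathbf 1)+rqk^2\bigr)\le4^{-J}\cdot5rqk^2\le5q .
\]
For the intermediate coordinates we reduce to sets. Expanding the numbers $2^jx_i^j\in[1,2)$ in base $2$, write $x^j=2^{-j}\sum_{l\ge0}2^{-l}\mathbf 1_{S_{j,l}}$ with $S_{j,l}\subset S_{j,0}=\{i:x^j_i\ne0\}$, and put $w_{j,l}(L)=2^{-j}(|S_{j,l}\cap L|-|S_{j,l}|/q)$. Since $x\ge2^{-j}$ on $S_{j,l}$, we have $2^{-j}|S_{j,l}|/q\le\bar x\le1$ and, for $L\in\mathcal G$, $2^{-j}|S_{j,l}\cap L|\le x(L)\le4$. So $|S_{j,l}|\le q2^j$, and $|w_{j,l}(L)|\le4$ on $\mathcal G$, which means that the truncation in (E1) with $h=2^j$ is inactive on $\mathcal G$. Therefore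
\[
\sum_{\mathcal G}w_{j,l}(L)^2\le140\Lambda_0\bigl(4^{-j}r|S_{j,l}|+q\bigr)\le140\Lambda_0\bigl(r|x^j|_2^2+q\bigr).
\]
Now $\sum_j(x^j(L)-\overline{x^j})=\sum_{j,l}2^{-l}w_{j,l}(L)$, and the weights $2^{-l}$ have total mass $2J$, so by the Cauchy--Schwarz inequality
\[
\sum_{\mathcal G}\Bigl(\sum_j\bigl(x^j(L)-\overline{x^j}\bigr)\Bigr)^2\le2J\sum_{j,l}2^{-l}\sum_{\mathcal G}w_{j,l}(L)^2\le560J\Lambda_0\bigl(r|x|_2^2+Jq\bigr)\le560\Lambda\bigl(r|x|_2^2+q\bigr).
\]
With $(\alpha+\beta+\gamma)^2\le3(\alpha^2+\beta^2+\gamma^2)$, the light lines contribute at most $3(5+560)\Lambda(r|x|_2^2+q)\le1700\Lambda(r|z|_2^2+q\bar z^2)$. Adding the heavy lines gives $W(x)\le1700\,a(z)$.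
\end{proof}

\section{The space $X$ and its polynomial}\label{sec:space}

Let $E_{r,q}$ be $\mathbb R^n$ with the norm $\|\cdot\|_E$ that Lemma~\ref{lem:norm} associates with $a$, and let $Q_{r,q}(x)=a(x^2)$. Let $\beta$ run over the pairs $(r,q)$ with $r\ge8$, $q\ge q_0(r)$, and put
\[
X=\Bigl(\bigoplus_\beta E_\beta\Bigr)_{\ell_4},\qquad\|x\|^4=\sum_\beta\|x_\beta\|_E^4,\qquad P(x)=\sum_\beta Q_\beta(x_\beta).
\]

\begin{proof}[Proof of Theorem~\ref{thm:main}, properties of $X$ and part \textup{(i)}]
A countable $\ell_4$-sum of finite-dimensional spaces is separable and reflexive. The norm of $X$ is a lattice norm and finitely supported vectors are dense, so the coordinate vectors, in any enumeration, form a $1$-unconditional basis. Summing \eqref{eq:equiv} over $\beta$ gives $C_0^{-1}\|x\|^4\le P(x)\le\|x\|^4$. Let $A_\beta$ be the symmetric $4$-linear form of $Q_\beta$. The polarization formula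
\[
A_\beta(x_1,\dots,x_4)=\frac1{2^4\,4!}\sum_{\varepsilon\in\{\pm1\}^4}\varepsilon_1\cdots\varepsilon_4\,Q_\beta(\varepsilon_1x_1+\dots+\varepsilon_4x_4)
\]
and $0\le Q_\beta\le\|\cdot\|_E^4$ give $\|A_\beta\|\le4^4/4!$. By H\"older's inequality with four exponents equal to $4$, the sum of the $A_\beta$ is a symmetric $4$-linear form on $X$ of norm at most $4^4/4!$, and $P$ is its restriction to the diagonal.
\end{proof}

We record the sizes of the vectors used in the next section. Write $\|\cdot\|$ for the norm of $E_{r,q}$, note that $\|\mathbf 1_S\|^2=\|\mathbf 1_S\|_F$, and put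
\[
d=(3C_0\Lambda r)^{1/2},\qquad B=2kd,\qquad H=k(6C_0\Lambda q)^{1/2};
\]
$d$ and $B$ depend only on $r$. Call a line \emph{regular} if $k/2\le|L|\le2k$, and let $V_i$ be the set of points $j\ne i$ that lie on a common regular line with $i$.

\begin{lemma}\label{lem:sizes}
In $E_{r,q}$ we have $\|e_i\|^2\le d$, $\|\mathbf 1\|^2\le H$, $\|\mathbf 1_L\|^2\le B$ for regular $L$, and $\|\mathbf 1_{V_i}\|^2\le rB$. At most $rq/4$ lines are not regular.
\end{lemma}

\begin{proof}
By \eqref{eq:W}, $W(e_i)\le r$, so $a(e_i)\le r+\Lambda r+\Lambda/q\le3\Lambda r$. By (E3) and $r\le k$, $a(\mathbf 1)\le4rqk+\Lambda rqk+\Lambda qk^2\le6\Lambda qk^2$. Now \eqref{eq:equiv} gives the first two bounds. The triangle inequality in $\|\cdot\|_F$ gives $\|\mathbf 1_L\|_F\le|L|d\le B$, and $\|\mathbf 1_{V_i}\|_F\le rB$ because $V_i$ is covered by at most $r$ regular lines. A line that is not regular contributes more than $k^2/4$ to $W(\mathbf 1)\le4rqk$, so there are at most $16rq/k\le rq/4$ of them, as $k\ge64$.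
\end{proof}

\section{Convex functions on the blocks}\label{sec:key}

The next statement says that a convex function on the unit ball of $E_{r,q}$ cannot rise by a fixed amount away from $0$ with fixed bounds on its derivatives, once $r$ and then $q$ are large.

\begin{proposition}\label{prop:key}
Let $M,\eta>0$ and let $\omega\colon[0,\infty)\to[0,\infty)$ be nondecreasing with $\omega(s)\to0$ as $s\to0^+$. There are $r\ge8$ and $q_1\ge q_0(r)$ such that for every $q\ge q_1$ there is no convex $C^4$ function $g$ on the open unit ball of $E_{r,q}$ with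
\begin{enumerate}
\item[(a)] $g(0)=0$, and $g(x)\ge\eta$ for $\frac18\le\|x\|<1$;
\item[(b)] $\|D^2g(x)\|\le M$ and $\|D^4g(x)\|\le M$ for all $x$;
\item[(c)] $\|D^4g(x)-D^4g(x')\|\le\omega(\|x-x'\|)$ for all $x,x'$.
\end{enumerate}
\end{proposition}

Three features of the quartics $b(x^2)$ of Section~\ref{sec:model} are lost. First, $g$ is not a function of $x^2$. We average over random signs, which leaves only the derivatives $\partial_{ii}$, $\partial_{iiii}$ and $\partial_{iijj}$ in Taylor's formula. Second, $g$ is close to its Taylor polynomial only at small scales, so we cannot test it on one vector $\alpha\mathbf 1_L$ of norm $\frac18$. Instead we walk from $0$ to the sphere of radius $\frac18$ in many small steps along nearly disjoint lines, choosing each time a line along which the function increases little. Third, the mixed derivatives $\partial_{iijj}g$ need not be nonnegative, so \eqref{eq:count} needs a substitute.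

\subsection*{Two tools}
Let $g$ be $C^m$ on a convex open set containing $x$ and $x+v$, and let $\omega$ be a nondecreasing modulus of continuity for $D^mg$. The integral form of the remainder, $\int_0^1\frac{(1-\tau)^{m-1}}{(m-1)!}(D^mg(x+\tau v)-D^mg(x))[v,\dots,v]\,d\tau$, gives
\begin{equation}\label{eq:taylor}
\Bigl|g(x+v)-\sum_{j=0}^m\frac1{j!}D^jg(x)[v,\dots,v]\Bigr|\le\frac{\omega(\|v\|)\|v\|^m}{m!}.
\end{equation}
Let $\varepsilon$ be uniform in $\{\pm1\}^n$ and let $v=\varepsilon\mathbf 1_S$ be the coordinatewise product. A product of signs has mean $1$ if each index occurs an even number of times and mean $0$ otherwise. So the terms of odd order have mean $0$, and, with the last sum over ordered pairs and the factor $3$ counting the ways to pair four positions,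
\begin{equation}\label{eq:signs}
\mathbb E\,D^2g[v,v]=\sum_{i\in S}\partial_{ii}g,\qquad\mathbb E\,D^4g[v,v,v,v]=\sum_{i\in S}\partial_{iiii}g+3\sum_{i\ne j\in S}\partial_{iijj}g .
\end{equation}

\subsection*{The substitute for the counting inequality}
In \eqref{eq:count}, positivity was used in the form $\sum_{j\in V}B_{ij}\le\sum_jB_{ij}$. By \eqref{eq:quarticder}, for a convex quartic $g=b(x^2)$, a set $V\not\ni i$ and a point $\xi$ with $\xi^2=\sigma^2\mathbf 1$, this yields
\[
\sum_{j\in V}\partial_{iijj}g=8\sum_{j\in V}B_{ij}\le8\sum_jB_{ij}\le\frac2{\sigma^2}\,\partial_{ii}g(\xi).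
\]
In this form the inequality survives. The reason is visible in one variable: if $\psi\ge0$, then $\frac12(\psi(p+\sigma)+\psi(p-\sigma))\approx\psi(p)+\frac12\sigma^2\psi''(p)\ge\frac12\sigma^2\psi''(p)$, so the second derivative of a nonnegative function is bounded above by the average of the function at scale $\sigma$. We apply this to $\psi=\partial_{ii}g$, after building the average into the function.

\begin{lemma}\label{lem:mixed}
Let $\|\cdot\|$ be a lattice norm on $\mathbb R^n$ and let $g$ be a convex $C^4$ function on the open unit ball satisfying \textup{(c)}. Let $\sigma>0$ with $\gamma=\sigma\|\mathbf 1\|<1$, let $\xi=\sigma\varepsilon$ with $\varepsilon$ uniform in $\{\pm1\}^n$, and put $G(y)=\mathbb E\,g(y+\xi)$ for $\|y\|<1-\gamma$. Then for $i\in[n]$ and $V\subset[n]$,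
\[
\sum_{j\in V}\partial_{iijj}G(y)\le\frac2{\sigma^2}\,\partial_{ii}G(y)+2\,\omega\bigl(\sigma\|\mathbf 1_V\|\bigr)\|e_i\|^2\|\mathbf 1_V\|^2 .
\]
\end{lemma}

\begin{proof}
Let $\psi=\partial_{ii}g$, which is nonnegative because $g$ is convex, and $\Phi=\sum_{j\in V}\partial_{jj}\psi$. The function $\psi$ is $C^2$ with $D^2\psi(x)[v,w]=D^4g(x)[e_i,e_i,v,w]$, so $D^2\psi$ has modulus of continuity $\|e_i\|^2\omega$. Split $\xi=\xi'+\zeta$ with $\zeta=\xi\mathbf 1_V$. Then $\xi'$ and $\zeta$ are independent, $\|\zeta\|=\sigma\|\mathbf 1_V\|$ is deterministic, and the points $y+\xi'+\tau\zeta$, $0\le\tau\le1$, have norm at most $\|y\|+\gamma<1$ because $|\xi'+\tau\zeta|\le\sigma\mathbf 1$. Fix $\xi'$, put $p=y+\xi'$ and $\kappa=\omega(\|\zeta\|)\|e_i\|^2\|\mathbf 1_V\|^2$, and average over $\zeta$. By \eqref{eq:taylor} with $m=2$, by \eqref{eq:signs}, and by $\psi(p)\ge0$,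
\[
\mathbb E_\zeta\,\psi(p+\zeta)\ge\psi(p)+\tfrac12\sigma^2\Phi(p)-\tfrac12\sigma^2\kappa\ge\tfrac12\sigma^2\Phi(p)-\tfrac12\sigma^2\kappa .
\]
Moreover $\Phi(x)=\mathbb E_{\varepsilon'}D^2\psi(x)[\varepsilon'\mathbf 1_V,\varepsilon'\mathbf 1_V]$ by \eqref{eq:signs}, so $\Phi(p+\zeta)\le\Phi(p)+\kappa$. Together, $\mathbb E_\zeta\,\Phi(p+\zeta)\le2\sigma^{-2}\,\mathbb E_\zeta\,\psi(p+\zeta)+2\kappa$. Averaging over $\xi'$ gives the claim, since $\mathbb E\,\Phi(y+\xi)=\sum_{j\in V}\partial_{iijj}G(y)$ and $\mathbb E\,\psi(y+\xi)=\partial_{ii}G(y)$.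
\end{proof}

The noise is spread over all coordinates, so one function $G$ serves every $i$; but for each $i$ Taylor's formula is applied only in the coordinates of $V=V_i$, where the noise has norm at most $\sigma\sqrt{rB}$, which will tend to $0$ while the full noise $\xi$ keeps a fixed size.

\subsection*{The walk}
The parameters are the number of steps $t$, the step height $\alpha$ and the noise height $\sigma$. We take $t$ a small multiple of $q/r$, so that a union of $t$ lines meets most lines in few points and the subtracted term in \eqref{eq:W} does not cancel the contribution of the chosen lines; and $\alpha^4tk^2$ constant, so that $t$ steps reach the sphere of radius $\frac18$. For $\sigma$ there is a trade-off: the noise raises the starting value $G(0)$ by an amount of order $(\sigma/\alpha)^2M\sqrt{\Lambda r}$, and the mixed derivatives cost an amount of order $(\alpha/\sigma)^2M\sqrt{\Lambda}\,r^{-3/2}$. The product is $M^2\Lambda/r$, so both can be made small because $\Lambda/r\to0$.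

\begin{proof}[Proof of Proposition~\ref{prop:key}]
Fix $\delta>0$ with $6C_0\delta^2\le8^{-4}$ and $\frac12M\sqrt{6C_0}\,\delta<\eta/4$. Since $\Lambda=O(\log^3r)$, we can then fix $r\ge8$ with
\begin{equation}\label{eq:r}
M\Bigl(\frac{C_0\Lambda}r\Bigr)^{1/2}+\frac{MC_0\Lambda}r+\frac{MC_0^{1/2}\Lambda}{2\delta r}<\frac\eta4 .
\end{equation}
For $q\ge\max(q_0(r),128r)$ put
\[
t=\Bigl\lfloor\frac q{64r}\Bigr\rfloor\in\Bigl[\frac q{128r},\frac q{64r}\Bigr],\qquad\alpha^4=\frac1{128tk^2},\qquad\sigma^2=\frac{\delta\,\alpha^2}{\sqrt{\Lambda r}} .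
\]
As $q\to\infty$ with $\delta,r$ fixed, $\alpha\to0$ and $\sigma\to0$. Let $q$ be so large that $\alpha\sqrt B\le\frac18$, and suppose that $g$ exists.

\emph{Step 1: the starting value.} Let $\gamma,\xi,G$ be as in Lemma~\ref{lem:mixed}. By Lemma~\ref{lem:sizes},
\[
\gamma^4\le\sigma^4H^2=\frac{\delta^2}{\Lambda r}\cdot\frac{6C_0\Lambda qk^2}{128tk^2}=6C_0\delta^2\cdot\frac q{128rt}\le6C_0\delta^2\le8^{-4}.
\]
So $G$ is defined on the ball of radius $\frac78$. As a finite average of translates of $g$, it is convex, $C^4$, and satisfies (b) and (c). Since $\mathbb E\,\xi=0$, Jensen's inequality gives $G\ge g$, and the bound $g(\xi)\le g(0)+Dg(0)[\xi]+\frac12M\|\xi\|^2$ gives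
\begin{equation}\label{eq:start}
G(0)\le\tfrac12M\gamma^2\le\tfrac12M\sqrt{6C_0}\,\delta<\eta/4 .
\end{equation}

\emph{Step 2: the total increment over all lines.} For $\|y\|<\frac18$ and a regular line $L$ let
\[
\operatorname{inc}(y,L)=\mathbb E_\varepsilon\,G(y+\alpha\varepsilon\mathbf 1_L)-G(y),
\]
which is nonnegative by Jensen's inequality. The step has norm at most $\alpha\sqrt B\le\frac18$. By \eqref{eq:taylor} with $m=4$ and \eqref{eq:signs}, with all derivatives taken at $y$,
\[
\operatorname{inc}(y,L)\le\frac{\alpha^2}2\sum_{i\in L}\partial_{ii}G+\frac{\alpha^4}{24}\sum_{i\in L}\partial_{iiii}G+\frac{\alpha^4}8\sum_{i\ne j\in L}\partial_{iijj}G+\frac{\alpha^4B^2}{24}\,\omega(\alpha\sqrt B).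
\]
We sum over the regular lines, of which there are at most $rq$. Put $\Delta G=\sum_i\partial_{ii}G$; by \eqref{eq:signs}, $\Delta G=\mathbb E\,D^2G[\varepsilon,\varepsilon]\le M\|\mathbf 1\|^2\le MH$. Each point lies on at most $r$ regular lines and $\partial_{ii}G\ge0$, so the sums $\sum_{i\in L}\partial_{ii}G$ add up to at most $rMH$. Since $|\partial_{iiii}G|\le Md^2$, the sums $\sum_{i\in L}\partial_{iiii}G$ add up to at most $rnMd^2$. For the mixed terms,
\[
\sum_{L\ \mathrm{regular}}\ \sum_{i\ne j\in L}\partial_{iijj}G=\sum_i\sum_{j\in V_i}\partial_{iijj}G+\rho ,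
\]
where $\rho$ accounts for the pairs on two or more common regular lines, each counted at most $r$ extra times. By (E2) and $|\partial_{iijj}G|\le Md^2$ we have $|\rho|\le2k^2r^3Md^2$. Lemma~\ref{lem:mixed} with $V=V_i$, summed over $i$, bounds the double sum by $2\sigma^{-2}MH+2ndrB\,\omega(\sigma\sqrt{rB})$. Altogether $\sum_{L\ \mathrm{regular}}\operatorname{inc}(y,L)\le\Sigma$, where
\begin{align*}
\Sigma={}&\frac{\alpha^2}2rMH+\frac{\alpha^4}{24}rnMd^2+\frac{\alpha^4}{4\sigma^2}MH\\
&+\frac{\alpha^4}4ndrB\,\omega(\sigma\sqrt{rB})+\frac{\alpha^4}4k^2r^3Md^2+\frac{\alpha^4}{24}rqB^2\omega(\alpha\sqrt B)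
\end{align*}
depends neither on $y$ nor on $g$.

\emph{Step 3: the cost of $t$ average steps.} We bound $\frac{2t}{rq}\Sigma=\tau_1+\dots+\tau_6$, one term for each term of $\Sigma$. With $\alpha^2=(128t)^{-1/2}k^{-1}$, $t\alpha^4=(128k^2)^{-1}$, $t/q\le1/(64r)$, $n=qk$, $k=r^2$ and $B=2kd$:
\begin{align*}
\tau_1&=\frac tq\,\alpha^2MH=M\Bigl(\frac{6C_0\Lambda}{128}\cdot\frac tq\Bigr)^{1/2}\le M\Bigl(\frac{C_0\Lambda}r\Bigr)^{1/2},\\
\tau_2&=\frac{t\alpha^4kMd^2}{12}=\frac{MC_0\Lambda}{512\,r},\\
\tau_3&=\frac{\alpha^2}{2r\sigma^2}\,\tau_1=\frac{\sqrt{\Lambda r}}{2r\delta}\,\tau_1\le\frac{MC_0^{1/2}\Lambda}{2\delta r},\\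
\tau_4&=\frac{d^2}{128}\,\omega(\sigma\sqrt{rB}),\qquad\tau_5=\frac{r^2Md^2}{256\,q},\qquad\tau_6=\frac{d^2}{384}\,\omega(\alpha\sqrt B).
\end{align*}
By \eqref{eq:r}, $\tau_1+\tau_2+\tau_3<\eta/4$. Since $d$ and $B$ depend only on $r$, the terms $\tau_4,\tau_5,\tau_6$ tend to $0$ as $q\to\infty$. So there is $q_1$, depending only on $M,\eta,\omega,\delta,r$, such that
\begin{equation}\label{eq:cost}
\frac{2t}{rq}\Sigma<\frac\eta2\qquad(q\ge q_1).
\end{equation}

\emph{Step 4: choosing the lines.} Put $y_0=0$ and $U_0=\emptyset$. Let $1\le s\le t$, and suppose that regular lines $L_1,\dots,L_{s-1}$ with union $U_{s-1}$ and a point $y_{s-1}$ with $\|y_{s-1}\|<\frac18$ are given. Call a line \emph{allowed} if it is regular and $|L\cap U_{s-1}|\le k/8$. Since $\sum_L|L\cap U_{s-1}|=r|U_{s-1}|\le2krt$, at most $16rt\le q/4\le rq/32$ lines violate the second condition, and at most $rq/4$ violate the first. So at least $rq/2$ lines are allowed. The increments are nonnegative with sum at most $\Sigma$, so some allowed line $L_s$ has $\operatorname{inc}(y_{s-1},L_s)\le\frac2{rq}\Sigma$,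 and for some choice of signs the point $y_s=y_{s-1}+\alpha\varepsilon^{(s)}\mathbf 1_{L_s}$ satisfies $G(y_s)\le G(y_{s-1})+\frac2{rq}\Sigma$. We stop at the first $s$ with $\|y_s\|\ge\frac18$.

\emph{Step 5: the walk stops by time $t$.} Suppose that $y_t$ is reached. Signs may cancel at points visited twice, so we use the points visited once. Let $\nu(i)$ be the number of $p\le t$ with $i\in L_p$, and $S=\{i:\nu(i)=1\}$. Then $\sum_i\nu(i)=\sum_p|L_p|\ge tk/2$ and $\sum_i(\nu(i)-1)^+=\sum_p|L_p\cap U_{p-1}|\le tk/8$. As $\nu\le2(\nu-1)$ when $\nu\ge2$, we get $|S|\ge tk/2-tk/4=tk/4$. The lines $L_p$ are distinct, since a repeated line would meet $U_{p-1}$ in $|L_p|\ge k/2$ points, and $\sum_p|S\cap L_p|=|S|$. Since $|y_t|\ge\alpha\mathbf 1_S$, we obtain from \eqref{eq:equiv}, \eqref{eq:W}, the Cauchy--Schwarz inequality and $r/q\le1/(2t)$ that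
\[
\alpha^{-4}\|y_t\|^4\ge\|\mathbf 1_S\|^4\ge W(\mathbf 1_S)\ge\sum_{p=1}^t|S\cap L_p|^2-\frac rq|S|^2\ge|S|^2\Bigl(\frac1t-\frac rq\Bigr)\ge\frac{|S|^2}{2t}\ge\frac{tk^2}{32}.
\]
Hence $\|y_t\|^4\ge1/(128\cdot32)=8^{-4}$, and the walk stops at $t$ at the latest.

At the stopping time $s\le t$ we have $\frac18\le\|y_s\|<\frac18+\alpha\sqrt B\le\frac14$, so $G(y_s)\ge g(y_s)\ge\eta$ by (a). But \eqref{eq:start} and \eqref{eq:cost} give $G(y_s)\le G(0)+\frac{2t}{rq}\Sigma<\frac34\eta$, a contradiction.
\end{proof}

\begin{remark}\label{rem:hyp}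
Convexity enters through Jensen's inequality for random signs (Steps 1 and 2) and through $\partial_{ii}g\ge0$ (Step 2 and Lemma~\ref{lem:mixed}). It cannot be dropped: $g=Q_{r,q}$ satisfies (a)--(c) for all $r,q$ with $\eta=8^{-4}/C_0$, $M=4^4$ and $\omega=0$, since $D^2Q(x)=12A(x,x,\cdot,\cdot)$, $D^4Q=24A$ and $\|A\|\le4^4/4!$. Hypothesis (c) enters only through $\tau_4$ and $\tau_6$. With (b) alone one could only replace $\omega$ by the constant $2M$, and these terms would be of order $M\Lambda r$, too large by far. This is why the argument needs a modulus of continuity for the fourth derivative that is the same for all blocks.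
\end{remark}

\section{From the blocks to $X$}\label{sec:final}

Let $f$ be a convex $C^{4,u}$ function on $X$ that tends to $\infty$. The bounds (b) and (c) are available only on a small ball around each point, and on such a ball $f$ may be constant, as $\phi\circ N$ is near $0$. We need a point near which $f$ rises by a fixed amount, within a short distance, in all but finitely many blocks. We find it by moving through new blocks, each time almost as far as a shrinking budget for the increase of $f$ permits. Since $f$ tends to $\infty$ the total displacement is bounded, and in an $\ell_4$-sum this forces the individual moves to tend to $0$.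

\begin{proof}[Proof of Theorem~\ref{thm:main}, part \textup{(ii)}]
Suppose that $f\colon X\to\mathbb R$ is convex, $C^{4,u}$, and tends to $\infty$ as $\|x\|\to\infty$. Choose $R$ such that $f(x)\le f(0)+1$ implies $\|x\|\le R$. We regard each block $E_\beta$ as a subspace of $X$.

Put $v_0=0$ and $I_0=\emptyset$. Suppose that $v_m$ is supported in a finite set $I_m$ of blocks and $f(v_m)\le f(0)+1-2^{-m}$. Let
\[
D_m=\Bigl\{w\in\bigcup_{\beta\notin I_m}E_\beta:\ f(v_m+w)\le f(v_m)+2^{-m-1}\Bigr\},\qquad\delta_m=\sup_{w\in D_m}\|w\| .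
\]
The set $D_m$ contains $0$. For $w\in D_m$ we have $f(v_m+w)\le f(0)+1$, and $w$ lies in a block outside $I_m$, so $\|w\|\le\|v_m+w\|\le R$; thus $\delta_m\le R$. Pick $\beta_m\notin I_m$ and $w_m\in D_m\cap E_{\beta_m}$ with $\|w_m\|\ge\delta_m/2$, and put $v_{m+1}=v_m+w_m$, $I_{m+1}=I_m\cup\{\beta_m\}$. Then $f(v_{m+1})\le f(0)+1-2^{-m-1}$. The vectors $w_i$ lie in distinct blocks, so $\sum_{i<m}\|w_i\|^4=\|v_m\|^4\le R^4$ for all $m$. Hence $w_m\to0$, $\delta_m\to0$, and $v_m$ converges to a point $v_\infty\in X$.

Since $f$ is $C^{4,u}$, there are $\lambda>0$ and $M_0>0$ such that on the open ball $\Omega$ of radius $2\lambda$ about $v_\infty$ we have $\|D^2f\|,\|D^4f\|\le M_0$ and $D^4f$ is uniformly continuous. Let $\omega_0(s)$ be the supremum of $\|D^4f(x)-D^4f(x')\|$ over $x,x'\in\Omega$ with $\|x-x'\|\le s$. Then $\omega_0$ is nondecreasing, bounded by $2M_0$, and tends to $0$ as $s\to0^+$. Fix $m$ with $\|v_m-v_\infty\|<\lambda$ and $\delta_m<\lambda/8$. For $\beta\notin I_m$ define, on the open unit ball of $E_\beta$,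
\[
g_\beta(x)=f(v_m+\lambda x)-f(v_m).
\]
The points $v_m+\lambda x$ lie in $\Omega$. The function $g_\beta$ is convex and $C^4$, and $g_\beta(0)=0$. If $\|x\|\ge\frac18$, then $\|\lambda x\|>\delta_m$, so $\lambda x\notin D_m$ and $g_\beta(x)>2^{-m-1}$. By the chain rule, $D^jg_\beta(x)$ is $\lambda^j$ times the restriction of $D^jf(v_m+\lambda x)$ to $E_\beta$. Thus $g_\beta$ satisfies (a)--(c) of Proposition~\ref{prop:key} with
\[
\eta=2^{-m-1},\qquad M=M_0\max(\lambda^2,\lambda^4),\qquad\omega(s)=\lambda^4\omega_0(\lambda s),
\]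
none of which depends on $\beta$. Take $r$ and $q_1$ from Proposition~\ref{prop:key} for these data. Since $I_m$ is finite, there is $q\ge q_1$ with $(r,q)\notin I_m$, and $g_{(r,q)}$ contradicts the proposition. The statement about norms was deduced in Section~\ref{sec:intro}.
\end{proof}
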